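\title{A locally compact affine plane without a compact projective completion}

\begin{abstract}
Every locally compact, connected topological affine plane has a compact projective completion. We show that connectedness cannot be replaced by non-discreteness. For every non-archimedean local field $F$ we construct a topological affine plane with point space $F\times F$ and locally compact, non-discrete line space in which no line pencil is compact. Its non-vertical lines are the vertical translates of the graphs $x\mapsto N(a,x)$, where $N$ is a piecewise biaffine function built in countably many steps. Near the vertical lines the plane looks like the classical plane over $F$, while infinitely many further compact open sets of slopes stay away from the vertical direction. We also give a criterion for the compactness of a pencil and a short proof that pencils are compact when the point space is connected.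
\end{abstract}

\section{Introduction}

An \emph{affine plane} $\mathcal A=(P,\mathcal L)$ consists of a set $P$ of points and a set $\mathcal L$ of subsets of $P$, called lines, each with at least two points, such that two distinct points $p,u$ lie on exactly one line $p\vee u$, every point lies on exactly one line parallel to (that is, equal to or disjoint from) a given line, and there are three points not on a common line. Parallelism is an equivalence relation, two non-parallel lines $\ell,m$ meet in exactly one point $\ell\wedge m$, and the sides of a triangle show that there are at least three parallel classes.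

The plane $\mathcal A$ is a \emph{topological affine plane} if $P$ and $\mathcal L$ carry Hausdorff topologies such that three operations are continuous on their domains of definition: joining two distinct points, intersecting two non-parallel lines, and drawing through a point the parallel to a given line. It is called locally compact, connected or non-discrete if both $P$ and $\mathcal L$ have the respective property. For $p\in P$, the \emph{line pencil} $\mathcal L_p$ is the set of lines through $p$, with the subspace topology from $\mathcal L$.

The \emph{projective completion} of $\mathcal A$ is obtained by adjoining one point at infinity for each parallel class, together with the line at infinity formed by these points. We say that $\mathcal A$ \emph{has a compact projective completion} if the point set and the line set of the completion carry compact Hausdorff topologies that induce the given topologies on $P$ and on $\mathcal L$ and make the completion a topological projective plane, which means that joining distinct points and intersecting distinct lines are continuous. By a theorem of Grundh\"ofer \cite{Gr}, a topological affine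 plane has a compact projective completion if and only if all its line pencils are compact. By \cite[Corollary~43.7]{Book}, every locally compact, connected affine plane has a compact projective completion.

Some hypothesis besides local compactness is needed. An infinite affine plane with the discrete topologies on $P$ and $\mathcal L$ is a locally compact topological affine plane, and its pencils are infinite discrete spaces. On the other hand, connectedness is not necessary: the classical plane over $\mathbb Q_p$ has a totally disconnected point space and compact pencils (Example~\ref{ex:classical}). This suggests the following question, posed as an open problem in \cite{Book}.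

\medskip
\noindent\textbf{Question.} \emph{Does every locally compact, non-discrete topological affine plane have a compact projective completion?}
\medskip

One would guess that the answer is yes. If $h\in\mathcal L_p$ and $\ell\ne h$ is parallel to $h$, then $\mathcal L_p\setminus\{h\}$ is homeomorphic to $\ell$ (Lemma~\ref{lem:basic}), so a pencil is a line with one point added. A compact pencil is the one-point compactification of $\ell$: the lines $p\vee u$ converge to $h$ as $u$ leaves every compact subset of $\ell$. A counterexample has to attach $h$ to $\ell$ in a different way and keep all three operations continuous. This turns out to be possible.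

\begin{theorem}\label{thm:main}
For every non-archimedean local field $F$ there is a topological affine plane with point space $P=F\times F$ and with locally compact, non-discrete Hausdorff line space such that no line pencil is compact. The maps $(x,y)\mapsto(x,y+c)$, $c\in F$, are homeomorphisms of $P$ taking lines to lines. The plane has no compact projective completion.
\end{theorem}

Since $F\times F$ is locally compact and non-discrete, the answer to the Question is no. The next result is not needed for Theorem~\ref{thm:main}; it shows where connectedness enters and what a counterexample has to destroy.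

\begin{theorem}\label{thm:conn}
Let $\mathcal A$ be a topological affine plane with $P$ and $\mathcal L$ locally compact, and let $p\in P$.
\begin{itemize}
\item[(a)] The pencil $\mathcal L_p$ is compact if and only if some compact set $K\subset P\setminus\{p\}$ meets every line through $p$.
\item[(b)] If $P$ is connected, then all line pencils are compact.
\end{itemize}
\end{theorem}

We prove Theorem~\ref{thm:conn} in Section~\ref{sec:pencils}. Section~\ref{sec:planes} reduces Theorem~\ref{thm:main} to the construction of a function $N$ of two variables with four properties. Section~\ref{sec:idea} shows the idea of that construction over $\mathbb Q_2$, Section~\ref{sec:step} contains the inductive step, and Section~\ref{sec:limit} passes to the limit.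

\section{Pencils and the role of connectedness}\label{sec:pencils}

Lines are given the subspace topology from $P$.

\begin{lemma}\label{lem:basic}
Let $\mathcal A=(P,\mathcal L)$ be a topological affine plane.
\begin{itemize}
\item[(i)] Every line is closed in $P$.
\item[(ii)] Every line is a continuous image of $P$, and any two lines are homeomorphic.
\item[(iii)] If $p\notin\ell$ and $h$ is the parallel to $\ell$ through $p$, then $\ell$ is homeomorphic to $\mathcal L_p\setminus\{h\}$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $u\notin\ell$ and fix $w\in\ell$. The set $\{u'\in P\setminus\{w\}:u'\vee w\ne\ell\}$ is open, because points of $P$ and of $\mathcal L$ are closed and joining is continuous. It contains $u$ and is disjoint from $\ell$.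

(ii) Let $m$ be a line not parallel to $\ell$. The map that sends $u\in P$ to the intersection of $\ell$ with the parallel to $m$ through $u$ is continuous and fixes every point of $\ell$, so it maps $P$ onto $\ell$. Given two lines $\ell,\ell'$, choose $m$ parallel to neither. The projections along $m$ onto $\ell$ and onto $\ell'$ restrict to mutually inverse continuous maps $\ell'\to\ell$ and $\ell\to\ell'$.

(iii) The maps $u\mapsto p\vee u$ and $g\mapsto g\wedge\ell$ are continuous and inverse to each other.
\end{proof}

Theorem~\ref{thm:main} uses only the easy half of Grundh\"ofer's theorem, which is dual to Lemma~\ref{lem:basic}(i).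

\begin{lemma}\label{lem:easy}
If a topological affine plane has a compact projective completion, then its line pencils are compact.
\end{lemma}

\begin{proof}
Let $\overline{\mathcal L}\supset\mathcal L$ be the compact line space of the completion, let $p\in P$ and fix $m\in\mathcal L_p$. The set of all $g\in\overline{\mathcal L}\setminus\{m\}$ with $g\wedge m\neq p$ is open, and it is the complement of $\mathcal L_p$ in $\overline{\mathcal L}$. So $\mathcal L_p$ is closed in $\overline{\mathcal L}$, hence compact, and the topology it inherits from $\overline{\mathcal L}$ is the one it inherits from $\mathcal L$.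
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:conn}]
(a) If $K$ exists, then $\mathcal L_p$ is the image of $K$ under the continuous map $u\mapsto p\vee u$. Conversely, let $\mathcal L_p$ be compact. For $\ell\in\mathcal L_p$ choose a point $u\in\ell\setminus\{p\}$, a line $m\neq\ell$ through $u$, and a compact neighborhood $C_\ell$ of $u$ with $p\notin C_\ell$; the last choice uses the local compactness of $P$. Exactly one line of $\mathcal L_p$ is parallel to $m$, and it is not $\ell$. The remaining lines form an open neighborhood of $\ell$ in $\mathcal L_p$ on which $g\mapsto g\wedge m$ is continuous, with $\ell\wedge m=u$. So all lines in some neighborhood of $\ell$ in $\mathcal L_p$ meet $C_\ell$. Finitely many of these neighborhoods cover $\mathcal L_p$, and the union $K$ of the corresponding sets $C_\ell$ has the required properties.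

(b) By Lemma~\ref{lem:basic}(ii) all lines are connected. We claim that no line is compact. Otherwise all lines are compact. For $h\in\mathcal L_p$ take a parallel $\ell\ne h$ of $h$; then $\mathcal L_p\setminus\{h\}\cong\ell$ is compact, hence closed in $\mathcal L_p$, so $h$ is an isolated point of $\mathcal L_p$. Thus $\mathcal L_p$ is discrete, and so is $\ell$. But $\ell$ is connected and has at least two points, a contradiction.

Let $U$ be an open neighborhood of $p$ with compact closure, and put $K=\overline U\setminus U$, a compact set not containing $p$. Suppose that a line $\ell$ through $p$ misses $K$. Then $\ell$ is the disjoint union of the relatively open sets $\ell\cap U\ni p$ and $\ell\setminus\overline U$, so $\ell\subset U$ by connectedness. By Lemma~\ref{lem:basic}(i), $\ell$ is a closed subset of the compact set $\overline U$, which contradicts the claim. Hence $K$ meets every line through $p$, and (a) applies.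
\end{proof}

Together with Grundh\"ofer's theorem, part (b) gives \cite[Corollary~43.7]{Book}. The argument breaks down completely for $P=F\times F$: there $U$ may be compact and open, so $K$ is empty and a line can leave $U$ without crossing a boundary. In the classical plane over $F$ the set $\{(x,y):\max(|x|,|y|)=1\}$ still meets every line through the origin, but the reason is scalar multiplication, not topology.

\section{Planes defined by a function of two variables}\label{sec:planes}

\subsection*{Local fields}
From now on $F$ is a non-archimedean local field, such as $\mathbb Q_p$: a field that is complete with respect to a discrete non-archimedean absolute value and has a finite residue field. Let $O=\{z:|z|\le1\}$, let $\pi$ be a uniformizer and $q=|O/\pi O|$, and normalize $|\pi|=q^{-1}$, so that $|F\setminus\{0\}|=q^{\mathbb Z}$. A \emph{radius} is an element of $q^{\mathbb Z}$. For a radius $r$ put $B(r)=\{z\in F:|z|\le r\}$; an \emph{$r$-ball} is a coset of the additive group $B(r)$. Thus $O=B(1)$, $\pi O=B(q^{-1})$ and $\mu O=B(|\mu|)$ for $\mu\neq0$. We use the following standard facts without further mention.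
\begin{itemize}
\item If $|u|>|v|$, then $|u+v|=|u|$. In particular $|\cdot|$ is locally constant on $F\setminus\{0\}$.
\item Balls are compact and open. If $r'\le r$, then an $r'$-ball that meets an $r$-ball is contained in it, and an $r$-ball is the disjoint union of exactly $r/r'$ balls of radius $r'$.
\item For $\sigma\ne0$, the map $z\mapsto g+\sigma z$ takes an $r$-ball bijectively onto a $|\sigma|r$-ball.
\item The set $F/O$ is countably infinite.
\end{itemize}

\subsection*{Rows, columns, rises and gaps}
We look for planes whose lines are the verticals and the vertical translates of graphs $x\mapsto N(a,x)$, where $a$ runs through a space $A$ of slopes; the vertical translations then permute the lines automatically. We think of a function $N:A\times X\to F$ as a table with \emph{rows} $a\in A$ and \emph{columns} $x\in X$, and we put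
\[
\varphi_{x,x'}(a)=N(a,x)-N(a,x'),\qquad \psi_{a,a'}(x)=N(a,x)-N(a',x).
\]
The number $\varphi_{x,x'}(a)$ is the \emph{rise} of the graph of $N(a,\cdot)$ from $x'$ to $x$, and $\psi_{a,a'}(x)$ is the \emph{gap} between two graphs at $x$. Both change sign when the two indices are exchanged, and
\begin{equation}\label{eq:delta}
\varphi_{x,x'}(a)-\varphi_{x,x'}(a')=\psi_{a,a'}(x)-\psi_{a,a'}(x').
\end{equation}
Hence all $\varphi_{x,x'}$ with $x\neq x'$ are injective if and only if all $\psi_{a,a'}$ with $a\neq a'$ are injective.

Let $V=\{a\in F:|a|>1\}$ with its usual topology; its elements are the \emph{steep} rows. Let $A'$ be a non-empty locally compact Hausdorff space, let $A=A'\sqcup V$ be the topological sum, and let $N:A\times F\to F$ be continuous. Consider the following conditions.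
\begin{itemize}
\item[(N1)] The maps $\varphi_{x,x'}:A\to F$ ($x\neq x'$) and $\psi_{a,a'}:F\to F$ ($a\ne a'$) are bijections.
\item[(N2)] The solution $a$ of $\varphi_{x,x'}(a)=c$ depends continuously on $(c,x,x')$ with $x\ne x'$, and the solution $x$ of $\psi_{a,a'}(x)=c$ depends continuously on $(c,a,a')$ with $a\neq a'$.
\item[(N3)] Let $x_0\in F$, $c_0\in F\setminus\{0\}$ and $R>0$. There are neighborhoods $S$ of $x_0$ and $T$ of $c_0$ such that for $x\ne x'$ in $S$ and $c\in T$ the solution $a$ of $\varphi_{x,x'}(a)=c$ lies in $V$ and satisfies $|a|>R$.
\item[(N4)] Let $x_0\in F$, let $S$ be a neighborhood of $x_0$, and let $A''\subset A$ and $Q\subset F$ be compact. There are $R>0$ and a neighborhood $S'\subset S$ of $x_0$ such that for $a\in V$ with $|a|>R$, $x\in S'$, $a'\in A''$ and $e\in Q$ we have $a\ne a'$, and the solution $w$ of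
\begin{equation}\label{eq:N4}
N(a,w)-N(a,x)=N(a',w)+e
\end{equation}
lies in $S$.
\end{itemize}
Equation \eqref{eq:N4} reads $\psi_{a,a'}(w)=N(a,x)+e$, so it has exactly one solution by (N1). Conditions (N1) and (N2) govern the non-vertical lines. Condition (N3) says that two points almost above each other are joined by a very steep line. Condition (N4) says that a very steep line through a point $(x,y)$ meets the graph of $N(a',\cdot)+c'$ at an abscissa $w$ close to $x$; here $e=c'-y$.

The plane has point space $P=F\times F$ and lines
\[
[a,c]=\{(x,N(a,x)+c):x\in F\}\quad((a,c)\in A\times F),\qquad v_x=\{x\}\times F\quad(x\in F),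
\]
of \emph{slope} $a$ and $\infty$, respectively. Let $\Pi=A\cup\{\infty\}$ be the space in which $A$ is open and the sets $\Pi_R=\{\infty\}\cup\{a\in V:|a|>R\}$ form a neighborhood base at $\infty$. The map $a\mapsto 1/a$ is a homeomorphism of $V\cup\{\infty\}$ onto $\pi O$. So $\Pi$ is the topological sum of $A'$ and a compact space; it is locally compact and Hausdorff, and it is compact exactly when $A'$ is.

\begin{proposition}\label{prop:plane}
If \emph{(N1)--(N4)} hold, then $P=F\times F$ with the set $\mathcal L$ of these lines is an affine plane, and $\mathcal L$ carries a locally compact, non-discrete Hausdorff topology that makes it a topological affine plane in which every pencil is homeomorphic to $\Pi$. The maps $(x,y)\mapsto(x,y+c)$ are homeomorphisms of $P$ taking lines to lines.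
\end{proposition}

\begin{proof}
\emph{Incidence.} The lines $[a,c]$ and $[a',c']$ with $a\neq a'$ meet where $\psi_{a,a'}(x)=c'-c$, hence in exactly one point by (N1). The lines $v_x$ and $[a,c]$ meet in exactly one point. The lines $[a,c]$ and $[a,c']$ with $c\ne c'$ are disjoint, and so are distinct verticals. Since lines are infinite, different symbols denote different lines, the slope of a line is well defined, and two lines are parallel exactly when their slopes agree. Through $p=(x,y)$ there is exactly one line $\lambda(p,\varpi)$ of each slope $\varpi\in\Pi$, namely $\lambda(p,a)=[a,y-N(a,x)]$ and $\lambda(p,\infty)=v_x$; this is the parallel axiom. Points $(x,y),(x',y')$ with $x\ne x'$ lie on no common vertical, and they lie on $[a,c]$ if and only if $\varphi_{x,x'}(a)=y-y'$ and $c=y-N(a,x)$, which holds for exactly one pair $(a,c)$. Distinct points with $x=x'$ lie on $v_x$ and on no other line. The points $(0,0),(0,1),(1,0)$ are not collinear. The translation $(x,y)\mapsto(x,y+c)$ maps $[a,c']$ to $[a,c'+c]$ and $v_x$ to itself.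

\emph{The line space.} The parameters $(a,c)$ do not describe lines near a vertical; such lines are better described by their slope and their intersection with a fixed transversal. Fix $a_*\in A'$ and consider two charts:
\[
\chi_1:A\times F\to\mathcal L,\ (a,c)\mapsto[a,c];\qquad
\chi_2:F\times(\Pi\setminus\{a_*\})\to\mathcal L,\ (z,\varpi)\mapsto\lambda\bigl((z,N(a_*,z)),\varpi\bigr).
\]
The map $\chi_1$ is a bijection onto the non-vertical lines, and $\chi_2$ is a bijection onto the lines not parallel to $[a_*,0]$, since each of these meets $[a_*,0]$ exactly once. The overlap corresponds to the open sets $(A\setminus\{a_*\})\times F$ and $F\times(A\setminus\{a_*\})$, and the transition map $(z,a)\mapsto(a,\psi_{a_*,a}(z))$ is a homeomorphism by (N1) and (N2). Call a set of lines open if its preimages under $\chi_1$ and $\chi_2$ are open. Then both charts are open embeddings of locally compact Hausdorff spaces without isolated points, and the slope map $\mathcal L\to\Pi$ is continuous, being a coordinate projection in each chart. Two distinct lines in a common chart are separated there. Two lines not in a common chart have slopes $\infty$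 and $a_*$ and are separated by the slope map. So $\mathcal L$ is Hausdorff, locally compact and non-discrete.

\emph{The map $\lambda:P\times\Pi\to\mathcal L$ is continuous.} On the open set $P\times A$ it is $\chi_1(a,y-N(a,x))$. Let $p_0=(x_0,y_0)$, and let $\chi_2(S\times\Pi_{R_0})$ be a basic neighborhood of $\lambda(p_0,\infty)=\chi_2(x_0,\infty)$. Apply (N4) with $A''=\{a_*\}$ and $Q=-y_0+O$ to obtain $R\ge R_0$ and $S'\subset S$. Let $p=(x,y)\in S'\times(y_0+O)$ and $\varpi\in\Pi_R$, and write $\lambda(p,\varpi)=\chi_2(z,\varpi)$. If $\varpi=\infty$, then $z=x\in S$. If $\varpi=a\in V$, then $z$ is the abscissa of $[a,y-N(a,x)]\wedge[a_*,0]$, that is, $N(a,z)-N(a,x)=N(a_*,z)-y$. This is \eqref{eq:N4} with $e=-y\in Q$, so $z\in S$.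

\emph{Parallels and pencils.} The parallel to $\ell$ through $p$ is $\lambda(p,\operatorname{slope}\ell)$, which is continuous in $(p,\ell)$. For fixed $p$, the slope map $\mathcal L_p\to\Pi$ and $\varpi\mapsto\lambda(p,\varpi)$ are mutually inverse continuous maps.

\emph{Joining.} We have $p\vee p'=\lambda(p,\varpi(p,p'))$, where $\varpi(p,p')$ is the slope of $p\vee p'$, so it suffices to show that $\varpi$ is continuous. Write $p=(x,y)$ and $p'=(x',y')$. On the open set where $x\ne x'$, the slope is the solution of $\varphi_{x,x'}(a)=y-y'$, which is continuous by (N2). At a pair $(x_0,y_0),(x_0,y_0')$ with $y_0\ne y_0'$ the slope is $\infty$. Given $R$, take $S$ and $T$ from (N3) with $c_0=y_0-y_0'$. If $x,x'\in S$ and $y-y'\in T$, then $\varpi(p,p')\in\Pi_R$, by (N3) if $x\neq x'$ and trivially if $x=x'$.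

\emph{Intersecting.} If $\ell'=[a',c']$ and $w$ is the abscissa of $\ell\wedge\ell'$, then $\ell\wedge\ell'=(w,N(a',w)+c')$, so it suffices to show that $w$ is continuous. On the open set of pairs $[a,c],[a',c']$ with $a\ne a'$ we have $\psi_{a,a'}(w)=c'-c$, and (N2) applies. By symmetry it remains to consider a pair $v_{x_0},[a_1,c_1]$, where $w=x_0$. Let $S$ be a neighborhood of $x_0$, let $A''$ be a compact neighborhood of $a_1$ in $A$, let $Q=c_1-N(a_*,x_0)+O$, and take $R$ and $S'$ from (N4). Consider $\ell=\chi_2(z,\varpi)$ and $\ell'=[a',c']$ with $z\in S'$, $\varpi\in\Pi_R$, $a'\in A''$ and $e:=c'-N(a_*,z)\in Q$; these conditions describe a neighborhood of the given pair. If $\varpi=\infty$, then $w=z\in S$. If $\varpi=a\in V$, then $\ell=[a,N(a_*,z)-N(a,z)]$, so $N(a,w)-N(a,z)=N(a',w)+e$, and $w\in S$ by (N4).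
\end{proof}

\begin{example}\label{ex:classical}
Let $A'=O$, so that $A=F$, and $N(a,x)=ax$. Then $\varphi_{x,x'}(a)=a(x-x')$ and $\psi_{a,a'}(x)=(a-a')x$, which gives (N1) and (N2). In (N3) the solution satisfies $|a|=|c|/|x-x'|$, and in (N4) it is $w=x+(a'x+e)/(a-a')$; both conditions follow. This is the classical plane over $F$, and its pencils are homeomorphic to the compact space $\Pi$.
\end{example}

By Proposition~\ref{prop:plane} and Lemma~\ref{lem:easy}, Theorem~\ref{thm:main} follows once we construct $N$ satisfying (N1)--(N4) with a non-compact space $A'$.

\section{The idea, and an example over $\mathbb Q_2$}\label{sec:idea}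

Fix two columns $x\ne x'$. By (N1) and (N2), $\varphi_{x,x'}$ is a homeomorphism $A\to F$, so $A'$ is non-compact exactly when the steep rows miss an unbounded set of rises. Conditions (N3) and (N4) seem to work against this, since they force the steep rows to behave as in Example~\ref{ex:classical}. But they concern bounded values of $c$ and $e$, and in the classical plane a row $a$ produces the rise $c$ between columns at distance $|c|/|a|$. So we can satisfy (N3) and (N4) by making the row $a$ classical on balls of radius somewhat larger than $1/|a|$; between different such balls the row can be shifted by arbitrary constants, and it remains continuous because balls are open and closed. We choose the shifts so that, between fixed columns, very steep rows produce only rises whose absolute value is an \emph{even} power of $q$. All other large rises must then be supplied by additional rows, which form $A'$.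

Here is the smallest instance. Let $F=\mathbb Q_2$, so $|2|=1/2$, and let the columns be $\mathbb Z_2=\xi\sqcup\xi'$ with $\xi=2\mathbb Z_2$ and $\xi'=1+2\mathbb Z_2$. Consider three disjoint families of rows.
\[
\begin{array}{l|l|l|l}
\text{family} & \text{rows} & N(a,x)\ \text{on}\ \xi & N(a,x)\ \text{on}\ \xi'\\ \hline
\text{old} & a\in2\mathbb Z_2 & ax & ax\\
\text{steep} & |a|=2 & ax & \frac14+ax\\
\text{filling} & a\in\mathbb Z_2 & \frac12+(1+4a)x & 2a+(1+4a)(x-1)
\end{array}
\]
We check that every $\varphi_{x,x'}$ with $x\neq x'$ is injective on the union of the three families. If $x,x'$ both lie in $\xi$ or both in $\xi'$, then $\varphi_{x,x'}(a)=d(a)(x-x')$, where the \emph{local slope} $d(a)$ is $a$, $a$ and $1+4a$ in the three families. It is injective on each family, and its ranges $2\mathbb Z_2$, $\{|z|=2\}$ and $1+4\mathbb Z_2$ are disjoint.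

Now let $x\in\xi$ and $x'\in\xi'$, so $|x-x'|=1$. The old rows give the rises $a(x-x')$, which fill $2\mathbb Z_2$ bijectively. The steep rows give $-\frac14+a(x-x')$, injectively and of absolute value $4$. In the classical plane these rows would have supplied the rises of absolute value $2$, that is, the set $(\frac12+2\mathbb Z_2)\sqcup(\frac32+2\mathbb Z_2)$; the shift has moved them away. For the filling rows put $t=x-x'+1\in 2\mathbb Z_2$. Then
\[
\varphi_{x,x'}(a)=\tfrac12-2a+(1+4a)t=\tfrac12+t+(4t-2)a,\qquad |4t-2|=\tfrac12,
\]
so $\varphi_{x,x'}$ maps $\mathbb Z_2$ bijectively onto $\frac12+t+2\mathbb Z_2=\frac12+2\mathbb Z_2$. The three ranges are disjoint, and one of the two missing balls has been recovered, simultaneously for all $(x,x')\in\xi\times\xi'$, by rows whose local slopes are units.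

Three features carry over to the general step. The constant $\frac12$ selects the ball to be filled, and the term $2a$ makes the rise sweep out exactly that ball. The small term $4ax$ keeps the filling rows apart on a single ball of columns. Finally, the filling rows need local slopes that no other row uses. This is why the old rows are $2\mathbb Z_2$ and not $\mathbb Z_2$, and why the local slopes $3+4\mathbb Z_2$ are left unused. To fill $\frac32+2\mathbb Z_2$ as well, one would take two families with local slopes $1+8a$ and $3+8a$ and still keep $5+8\mathbb Z_2$ and $7+8\mathbb Z_2$ in reserve.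

Two difficulties are not visible yet. New rows create new gap functions $\psi_{a,a'}$, which are made surjective by adding columns; new columns create new rise functions, and so on. So we alternate, infinitely often. Moreover, ``simultaneously for all pairs'' rests on compactness, and the set of pairs $x\ne x'$ is not compact. So at stage $n$ we treat only pairs that are not too close and only values in $B(q^n)$.

\section{The inductive step}\label{sec:step}

If $Y$ is a topological sum of balls of $F$, called its \emph{components}, we identify a point of $Y$ with its coordinate in $F$ once the component is understood, and a \emph{ball of $Y$} is a ball contained in a component. A finite union of cosets of $O$ in $F$ is such a sum, with the cosets as components.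

\subsection*{Stages}
Let $n\in\mathbb N_0$. A \emph{stage $n$} consists of a finite topological sum $A_n$ of balls, a finite union $X_n\subset F$ of cosets of $O$, a map $N:A_n\times X_n\to F$, a radius $s_n\le1$ and an integer $l_n\ge0$ such that (S1)--(S4) below hold.
\begin{itemize}
\item[(S1)] There is a finite partition $\mathcal P_n$ of $A_n$ into balls such that for each $\alpha\in\mathcal P_n$ and each $s_n$-ball $\xi\subset X_n$ the map $N$ is biaffine on $\alpha\times\xi$, that is, of the form $c_0+c_1a+c_2x+c_3ax$ with constants depending on $(\alpha,\xi)$.
\item[(S2)] The maps $\varphi_{x,x'}:A_n\to F$ ($x\ne x'$ in $X_n$) are injective; equivalently, the maps $\psi_{a,a'}:X_n\to F$ ($a\neq a'$ in $A_n$) are injective.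
\end{itemize}
By (S1), $N$ is continuous. Define continuous functions $d_\xi:A_n\to F$ and $e_\alpha:X_n\to F$ by $d_\xi(a)=c_2+c_3a$ on $\alpha$ and $e_\alpha(x)=c_1+c_3x$ on $\xi$. Then
\begin{equation}\label{eq:local}
\varphi_{x,x'}(a)=d_\xi(a)(x-x')\quad(x,x'\in\xi),\qquad \psi_{a,a'}(x)=e_\alpha(x)(a-a')\quad(a,a'\in\alpha),
\end{equation}
and by \eqref{eq:delta}
\begin{align}
\varphi_{x,x'}(a)-\varphi_{x,x'}(a')&=(e_\alpha(x)-e_\alpha(x'))(a-a') &&(a,a'\in\alpha;\ x,x'\in X_n),\label{eq:phiaff}\\
\psi_{a,a'}(x)-\psi_{a,a'}(x')&=(d_\xi(a)-d_\xi(a'))(x-x') &&(x,x'\in\xi;\ a,a'\in A_n).\label{eq:psiaff}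
\end{align}
By (S2), each $d_\xi$ and each $e_\alpha$ is injective. Condition (S1) persists if the radius is decreased or the partition refined, and by \eqref{eq:local} the smaller balls inherit the functions $d_\xi$ and $e_\alpha$ of the larger ones. We call $d_\xi(a)$ the local slope of the row $a$ on $\xi$.
\begin{itemize}
\item[(S3)] For every $s_n$-ball $\xi\subset X_n$ we have $d_\xi(A_n)\subset B(q^{l_n})$ and $O\not\subseteq d_\xi(A_n)$.
\item[(S4)] $q^{l_n}s_n\geq q^n$.
\end{itemize}
The first half of (S3) keeps the local slopes of absolute value $>q^{l_n}$ free for future steep rows, and the second half keeps room in $O$ for future filling rows. Condition (S4) says that a row with $|a|>q^{l_n}$ that is classical on $s_n$-balls realizes all rises in $B(q^n)$ within such a ball; it is used only for (N3) and (N4).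

As stage $0$ we take $A_0=\pi O$, $X_0=O$, $N(a,x)=ax$, $s_0=1$, $l_0=0$. Here $\varphi_{x,x'}(a)=a(x-x')$ and $d_O(A_0)=\pi O$, so (S1)--(S4) hold.

Fix an enumeration of $F/O$. Two rows are \emph{$n$-close} if they lie in the same component and $|a-a'|\le q^{-n}$.

\begin{proposition}\label{prop:step}
Every stage $n$ extends to a stage $n+1$ with $s_{n+1}\le s_n/q$, $l_{n+1}>l_n$, $X_{n+1}\supseteq X_n$ and
\[
A_{n+1}=A_n\sqcup V^{(n)}\sqcup(\text{finitely many copies of }O),\qquad V^{(n)}=\{a\in F:q^{l_n}<|a|\le q^{l_{n+1}}\},
\]
where the components of $V^{(n)}$ are the $q^{l_n}$-balls contained in it, $N$ is unchanged on $A_n\times X_n$, and the following holds.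
\begin{itemize}
\item[(E1)] Let $a\in V^{(n)}$ and $x,x'\in X_n$. If $|x-x'|\le s_n$, then $\varphi_{x,x'}(a)=a(x-x')$. If $|x-x'|>s_n$, then $|\varphi_{x,x'}(a)|$ is an even power of $q$ and is larger than $q^n$.
\item[(E2)] $B(q^n)\subset\varphi_{x,x'}(A_{n+1})$ for all $x,x'\in X_n$ with $|x-x'|>s_n$.
\item[(E3)] $B(q^n)\subset\psi_{a,a'}(X_{n+1})$ for all $a,a'\in A_{n+1}$ that are not $n$-close.
\item[(E4)] For some $m\ge0$, the set $X_{n+1}\setminus X_n$ is the union of the first $m$ cosets in the enumeration of $F/O$ that are not contained in $X_n$.
\end{itemize}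
\end{proposition}

\subsection*{Two tools}
A filling family has to serve a whole block of pairs at once, so the set of values missing for a pair must be the same throughout the block and must consist of finitely many balls of one radius. The first lemma provides this; it is where the local compactness of $F$ is used.

\begin{lemma}\label{lem:uniform}
Let $Y$ be a finite sum of balls and $Z\subset Y\times Y$ compact and open. For $i=1,\dots,m$ let $g_i,\sigma_i:Z\to F$ be continuous with $\sigma_i$ nowhere zero, let $r_i$ be a radius, and put $M(z)=\bigcup_i\bigl(g_i(z)+\sigma_i(z)B(r_i)\bigr)$. For all sufficiently small radii $\rho$ and $s$, every $M(z)$ is a union of $\rho$-balls, $Y$ is a union of $s$-balls of $Y$, and every product of two $s$-balls of $Y$ that meets $Z$ is contained in $Z$, with $M$ constant on it.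
\end{lemma}

\begin{proof}
If $Z$ is empty, only the statement on $Y$ has content, and it holds when $s$ is at most the radius of each component. In general, the ball $D_i(z)=g_i(z)+B(|\sigma_i(z)|r_i)$ is locally constant in $z$: near $z_0$ we have $|\sigma_i(z)|=|\sigma_i(z_0)|$ and $|g_i(z)-g_i(z_0)|\le|\sigma_i(z_0)|r_i$. Cover $Z$ by finitely many products $\beta\times\beta'\subset Z$ of balls of $Y$ on which all $D_i$ are constant. Only finitely many balls $D_i(z)$ occur; let $\rho$ be at most their radii, and let $s$ be at most the radii of all $\beta,\beta'$ and of all components. A product of two $s$-balls that meets $Z$ meets some $\beta\times\beta'$ and is therefore contained in it.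
\end{proof}

With more than two blocks, a filling family designed for one pair of blocks also produces values between all other pairs, and these must not collide with anything. We push them far out, using constants of different large absolute values.

\begin{lemma}\label{lem:gamma}
Let $I$ be a finite totally ordered set and $K$ a radius. Let $\mathcal T$ be a finite set of triples $\tau=(i_\tau,j_\tau,C_\tau)$ with $i_\tau<j_\tau$ in $I$ and $\emptyset\ne C_\tau\subset B(K)$, such that $C_\tau\cap C_{\tau'}=\emptyset$ whenever $\tau\neq\tau'$ and $(i_\tau,j_\tau)=(i_{\tau'},j_{\tau'})$. There are $\gamma^\tau_i\in F$ $(\tau\in\mathcal T,\ i\in I)$ with $\gamma^\tau_{i_\tau}-\gamma^\tau_{j_\tau}\in C_\tau$ and the following property. For $i<j$ put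
\[
W^\tau_{ij}=C_\tau\ \text{ if }(i,j)=(i_\tau,j_\tau),\qquad W^\tau_{ij}=\gamma^\tau_i-\gamma^\tau_j+B(K)\ \text{ otherwise}.
\]
Then for fixed $i<j$ the sets $W^\tau_{ij}$, $\tau\in\mathcal T$, are pairwise disjoint, and $W^\tau_{ij}\cap B(K)=\emptyset$ if $(i,j)\ne(i_\tau,j_\tau)$.
\end{lemma}

\begin{proof}
Choose the $\gamma^\tau_i$ for all pairs $(\tau,i)$ with $i\ne i_\tau$ so that their absolute values are pairwise distinct and larger than $K$. Put $\gamma^\tau_{i_\tau}=\gamma^\tau_{j_\tau}+c_\tau$ with $c_\tau\in C_\tau$; then $|\gamma^\tau_{i_\tau}|=|\gamma^\tau_{j_\tau}|$, because $|c_\tau|\le K$. The sets $\Gamma_\tau=\{|\gamma^\tau_i|:i\in I\}$ are pairwise disjoint and lie above $K$. If $i<j$ and $(i,j)\neq(i_\tau,j_\tau)$, then $|\gamma^\tau_i|\ne|\gamma^\tau_j|$, so every element of $W^\tau_{ij}$ has absolute value $\max(|\gamma_i^\tau|,|\gamma_j^\tau|)\in\Gamma_\tau$. Such a set is disjoint from $B(K)$, hence from every $C_{\tau'}$, and from every set of the same kind belonging to $\tau'\ne\tau$. Two sets $C_\tau,C_{\tau'}$ that both occur for $(i,j)$ are disjoint by hypothesis.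
\end{proof}

We call $(i_\tau,j_\tau)$ the \emph{target} of $\tau$. The rest of this section proves Proposition~\ref{prop:step}. Let a stage $n$ be given. We choose the new scales, add steep rows and filling rows over the old columns $X_n$, and finally add columns for all rows.

\subsection*{Step 1: the new scales}
Let $E(x,x')=\varphi_{x,x'}(A_n)$ and $Z=\{(x,x')\in X_n^2:|x-x'|>s_n\}$. The set $Z$ is a finite union of products of distinct $s_n$-balls, hence compact and open (it is empty for $n=0$). For $\alpha\in\mathcal P_n$ with center $a_\alpha$ and radius $r_\alpha$, equation \eqref{eq:phiaff} gives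
\[
\varphi_{x,x'}(\alpha)=\varphi_{x,x'}(a_\alpha)+(e_\alpha(x)-e_\alpha(x'))B(r_\alpha),
\]
and $e_\alpha(x)-e_\alpha(x')$ is continuous and nowhere zero on $Z$. Lemma~\ref{lem:uniform} yields a radius $\rho\le1$ and a radius $s_{n+1}\le\min(\rho,s_n/q)$ such that for $(x,x')\in Z$ the set $E(x,x')$ is a union of $\rho$-balls and depends only on the $s_{n+1}$-balls containing $x$ and $x'$. Choose $l_{n+1}>l_n$ with $q^{l_{n+1}}s_{n+1}\ge q^{n+1}$. This is (S4) for $n+1$.

\subsection*{Step 2: steep rows}
Let $K_0$ be an upper bound for $q^n$, for all $|\varphi_{x,x'}(a')|$ with $a'\in A_n$ and $x,x'\in X_n$, and for all $q^{l_{n+1}}|x-x'|$ with $x,x'\in X_n$; it exists by compactness. For the finitely many $s_n$-balls $\eta\subset X_n$ choose $\gamma_\eta\in F$ whose absolute values are distinct even powers of $q$ larger than $K_0$, and put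
\[
N(a,x)=\gamma_\eta+ax\qquad(a\in V^{(n)},\ x\in\eta).
\]
For $x\in\eta$, $x'\in\eta'$ and $a\in V^{(n)}$ we get $\varphi_{x,x'}(a)=\gamma_\eta-\gamma_{\eta'}+a(x-x')$. If $\eta=\eta'$, this is $a(x-x')$. If $\eta\ne\eta'$, its absolute value is $\max(|\gamma_\eta|,|\gamma_{\eta'}|)>K_0$, since $|a(x-x')|\le K_0$. This proves (E1).

Let $A_n^+=A_n\sqcup V^{(n)}$ and $x\ne x'$ in $X_n$. The map $\varphi_{x,x'}$ is injective on $A_n$ and on $V^{(n)}$, and the two images are disjoint. Indeed, if $\eta=\eta'$, then $\varphi_{x,x'}(a)=d_\eta(a)(x-x')$ with $|d_\eta|\le q^{l_n}$ on $A_n$ by (S3), whereas $d_\eta(a)=a$ has absolute value $>q^{l_n}$ on $V^{(n)}$. If $\eta\ne\eta'$, then $|\varphi_{x,x'}|\le K_0$ on $A_n$ and $|\varphi_{x,x'}|>K_0$ on $V^{(n)}$. So $\varphi_{x,x'}$ is injective on $A_n^+$.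

\subsection*{Step 3: filling rows}
Let $\Xi$ be the finite set of $s_{n+1}$-balls in $X_n$, totally ordered. For $\xi\in\Xi$ let $x_\xi$ be a center and $\hat\xi$ the $s_n$-ball containing $\xi$. If $\hat\xi\neq\hat\xi'$, let $E(\xi,\xi')$ be the common value of $E$ on $\xi\times\xi'$. Let $\mathcal T$ be the finite set of triples $\tau=(\xi_\tau,\xi'_\tau,C_\tau)$, where $\xi_\tau<\xi'_\tau$, $\hat\xi_\tau\neq\hat\xi'_\tau$, and $C_\tau$ is a $\rho$-ball in $B(q^n)\setminus E(\xi_\tau,\xi_\tau')$. Since $\rho\le1\le q^n$, both $B(q^n)$ and $E(\xi,\xi')$ are unions of $\rho$-balls, so $B(q^n)\setminus E(\xi,\xi')$ is the union of the balls $C_\tau$ with target $(\xi,\xi')$. We choose constants in the following order.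
\begin{enumerate}
\item \emph{Free local slopes.} For each $s_n$-ball $\eta\subset X_n$ the set $d_\eta(A_n)$ is compact and does not contain $O$, by (S3). So $O\setminus d_\eta(A_n)$ is open and non-empty, and there are a common radius $r\le1$ and $b_\eta\in O$ with $b_\eta+B(r)\subset O\setminus d_\eta(A_n)$. As $d_\eta(a)=a\notin O$ on $V^{(n)}$, the ball $b_\eta+B(r)$ is disjoint from $d_\eta(A_n^+)$.
\item \emph{One coset for each family.} Choose $\mu\ne0$ with $|\mu|<\rho$, $|\mu|\le r$ and $r/|\mu|>|\mathcal T|$, and choose $\nu_\tau\in B(r)$, $\tau\in\mathcal T$, in distinct cosets of $\mu O$. At least one coset of $\mu O$ in $B(r)$ remains unused.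
\item \emph{Sweeping terms.} For each $\tau$ choose $\kappa^\tau_\xi\in F$, $\xi\in\Xi$, with $\kappa^\tau_{\xi_\tau}=0$, $|\kappa^\tau_{\xi'_\tau}|=\rho$, and with the remaining $|\kappa^\tau_\xi|$ distinct and larger than $1$. Then $|\kappa^\tau_\xi-\kappa^\tau_{\xi'}|\ge\rho$ for $\xi\neq\xi'$, with equality at the target.
\item \emph{Shifts.} Let $K$ be a radius bounding $q^n$, all $|\kappa^\tau_\xi|$, and all $|\varphi_{x,x'}(a')|$ with $a'\in A_n^+$ and $x,x'\in X_n$. Take $\gamma^\tau_\xi$ and $W^\tau_{\xi\xi'}$ from Lemma~\ref{lem:gamma} with $I=\Xi$; its hypothesis holds because distinct $\rho$-balls are disjoint.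
\end{enumerate}
For each $\tau\in\mathcal T$ add a copy $A^\tau$ of $O$ as a new component, and put
\[
N(a,x)=\gamma^\tau_\xi+\kappa^\tau_\xi a+(b_{\hat\xi}+\nu_\tau+\mu a)(x-x_\xi)\qquad(a\in A^\tau,\ x\in\xi\in\Xi).
\]
Let $A_{n+1}=A_n^+\sqcup\bigsqcup_\tau A^\tau$. On $A_{n+1}\times X_n$, condition (S1) holds with the radius $s_{n+1}$ and the partition $\mathcal P'$ consisting of $\mathcal P_n$, the components of $V^{(n)}$ and the $A^\tau$.

\emph{Injectivity.} Let $x\in\xi$ and $x'\in\xi'$ with $x\ne x'$. As $\varphi_{x',x}=-\varphi_{x,x'}$, we may assume $\xi\le\xi'$. We know that $\varphi_{x,x'}$ is injective on $A_n^+$.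

Let $\xi=\xi'$. Then $\varphi_{x,x'}(a)=d_\xi(a)(x-x')$, and $d_\xi(a)=b_{\hat\xi}+\nu_\tau+\mu a$ maps $A^\tau$ bijectively onto the coset $b_{\hat\xi}+\nu_\tau+\mu O$. These cosets are pairwise disjoint, and they lie in $b_{\hat\xi}+B(r)$, which is disjoint from $d_\xi(A_n^+)=d_{\hat\xi}(A_n^+)$. So $\varphi_{x,x'}$ is injective on $A_{n+1}$.

Let $\xi<\xi'$. For $a\in A^\tau$,
\begin{equation}\label{eq:rise}
\varphi_{x,x'}(a)=\gamma^\tau_\xi-\gamma^\tau_{\xi'}+(\kappa^\tau_\xi-\kappa^\tau_{\xi'})a+d_\xi(a)(x-x_\xi)-d_{\xi'}(a)(x'-x_{\xi'}).
\end{equation}
This is affine in $a$, with coefficient $\kappa^\tau_\xi-\kappa^\tau_{\xi'}+\mu(x-x_\xi)-\mu(x'-x_{\xi'})$. The last two terms have absolute value at most $|\mu|<\rho$, so the coefficient has absolute value $|\kappa^\tau_\xi-\kappa^\tau_{\xi'}|\ge\rho$, and $\varphi_{x,x'}$ is injective on $A^\tau$. Since $d_\xi(a),d_{\xi'}(a)\in O$, the last two terms in \eqref{eq:rise} have absolute value at most $s_{n+1}\le\rho\le1\le K$. If $(\xi,\xi')$ is not the target of $\tau$, then also $|(\kappa^\tau_\xi-\kappa^\tau_{\xi'})a|\le K$, so $\varphi_{x,x'}(A^\tau)\subset W^\tau_{\xi\xi'}$. If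 it is the target, then $\gamma^\tau_\xi-\gamma^\tau_{\xi'}\in C_\tau$ and all other terms in \eqref{eq:rise} lie in $B(\rho)$, so $\varphi_{x,x'}(A^\tau)\subset C_\tau$; the coefficient has absolute value exactly $\rho$, so the image is a $\rho$-ball, and
\begin{equation}\label{eq:fillrow}
\varphi_{x,x'}(A^\tau)=C_\tau=W^\tau_{\xi\xi'}\qquad\text{for }(x,x')\in\xi_\tau\times\xi'_\tau.
\end{equation}
By Lemma~\ref{lem:gamma}, the sets $\varphi_{x,x'}(A^\tau)$ are pairwise disjoint, and away from the target they avoid $B(K)\supseteq\varphi_{x,x'}(A_n^+)$. At the target, $C_\tau$ avoids $E(x,x')=\varphi_{x,x'}(A_n)$ by definition, and it avoids $\varphi_{x,x'}(V^{(n)})$ by (E1), because $C_\tau\subset B(q^n)$ and $|x-x'|>s_n$. So (S2) holds on $A_{n+1}\times X_n$.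

\emph{Local slopes.} Let $\xi\in\Xi$. We have $|d_\xi|\le q^{l_n}$ on $A_n$, $|d_\xi|\le q^{l_{n+1}}$ on $V^{(n)}$ and $|d_\xi|\le1$ on each $A^\tau$. The unused coset of $\mu O$ in $b_{\hat\xi}+B(r)\subset O$ is disjoint from $d_\xi(A_{n+1})$. So (S3) for $n+1$ holds on the $s_{n+1}$-balls in $X_n$.

\emph{Surjectivity.} Let $x\in\xi$ and $x'\in\xi'$ with $|x-x'|>s_n$, so $\hat\xi\ne\hat\xi'$. Since $B(q^n)=-B(q^n)$, we may assume $\xi<\xi'$. Then $B(q^n)$ is covered by $E(x,x')$ and the balls $C_\tau$ with target $(\xi,\xi')$, and (E2) follows from \eqref{eq:fillrow}.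

\subsection*{Step 4: filling columns}
This step is Step~3 with rows and columns exchanged, up to two differences. There are no steep columns, so the values of $e_\alpha$ on the new columns can simply be taken larger than all old values; no reserve is needed. On the other hand, the local slopes $d_\xi$ on the new columns have to satisfy (S3), so we take them in $\pi O$.

Let $G(a,a')=\psi_{a,a'}(X_n)$, and let $Z'\subset A_{n+1}^2$ be the set of pairs that are not $n$-close. The set of $n$-close pairs is open and closed and contains the diagonal, so $Z'$ is compact, open and disjoint from the diagonal. For $\xi\in\Xi$, equation \eqref{eq:psiaff} for the table on $A_{n+1}\times X_n$ gives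
\[
\psi_{a,a'}(\xi)=\psi_{a,a'}(x_\xi)+(d_\xi(a)-d_\xi(a'))B(s_{n+1}),
\]
and $d_\xi(a)-d_\xi(a')$ is continuous and nowhere zero on $Z'$. Choose $\theta\in F$ with $|\theta|>1$ and $|\theta|>|e_\alpha(x)|$ for all $\alpha\in\mathcal P'$ and $x\in X_n$, which is possible by compactness. By Lemma~\ref{lem:uniform} there are a radius $\rho'\le q^{-1}$ and then a radius $\delta$, at most the radius of each ball in $\mathcal P'$ and with $|\theta|\delta\le\rho'$, such that each $G(a,a')$ with $(a,a')\in Z'$ is a union of $\rho'$-balls, and every product of two $\delta$-balls that meets $Z'$ lies in $Z'$, with $G$ constant on it. Note that $\delta<1$. Let $\Omega$ be the finite set of $\delta$-balls of $A_{n+1}$, totally ordered, with centers $a_\alpha$. It refines $\mathcal P'$.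

Let $\mathcal S$ be the finite set of triples $\sigma=(\alpha_\sigma,\alpha'_\sigma,C_\sigma)$, where $\alpha_\sigma<\alpha'_\sigma$ in $\Omega$, $\alpha_\sigma\times\alpha'_\sigma\subset Z'$, and $C_\sigma$ is a $\rho'$-ball in $B(q^n)$ disjoint from the common value of $G$ on $\alpha_\sigma\times\alpha'_\sigma$. We choose constants in the following order.
\begin{enumerate}
\item \emph{Sweeping terms.} For each $\sigma$ choose an injective map $\alpha\mapsto\beta^\sigma_\alpha$ from $\Omega$ to $\pi O$ with $|\beta^\sigma_{\alpha_\sigma}-\beta^\sigma_{\alpha'_\sigma}|=\rho'$; this is possible since $\rho'\le q^{-1}$ and $\pi O$ is infinite.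
\item \emph{One coset for each family.} Choose $\epsilon\neq0$ with $|\epsilon|<\rho'$, with $|\epsilon|<|\beta^\sigma_\alpha-\beta^\sigma_{\alpha'}|$ for all $\sigma$ and all $\alpha\ne\alpha'$, and with $1/|\epsilon|\ge|\mathcal S|$. Choose $\omega_\sigma\in O$, $\sigma\in\mathcal S$, in distinct cosets of $\epsilon O$.
\item \emph{Shifts.} Let $K'$ be a radius bounding $q^n$ and all $|\psi_{a,a'}(x)|$ with $a,a'\in A_{n+1}$ and $x\in X_n$. Take $\gamma^\sigma_\alpha$ and $W^\sigma_{\alpha\alpha'}$ from Lemma~\ref{lem:gamma} with $I=\Omega$, the set $\mathcal S$ and the radius $K'$.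
\end{enumerate}
Assign to the elements $\sigma\in\mathcal S$ bijectively the first $|\mathcal S|$ cosets $x_\sigma+O$ in the enumeration that are not contained in $X_n$, let $X_{n+1}=X_n\cup\bigcup_\sigma(x_\sigma+O)$, and put
\[
N(a,x_\sigma+z)=\gamma^\sigma_\alpha+(\theta+\omega_\sigma)(a-a_\alpha)+\beta^\sigma_\alpha z+\epsilon(a-a_\alpha)z\qquad(a\in\alpha\in\Omega,\ z\in O).
\]
Then (E4) holds, and (S1) holds on $A_{n+1}\times X_{n+1}$ with $\mathcal P_{n+1}=\Omega$ and the radius $s_{n+1}$. On a ball $\xi\subset x_\sigma+O$ the local slope is $d_\xi(a)=\beta^\sigma_\alpha+\epsilon(a-a_\alpha)\in\pi O$, since $|\epsilon|<q^{-1}$ and $|a-a_\alpha|\le1$. Together with Step~3 this gives (S3) for $n+1$.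

\emph{Injectivity.} Let $a\in\alpha$ and $a'\in\alpha'$ with $a\neq a'$; we may assume $\alpha\le\alpha'$. By Step~3 and \eqref{eq:delta}, $\psi_{a,a'}$ is injective on $X_n$.

Let $\alpha=\alpha'$. Then $\psi_{a,a'}(x)=e_\alpha(x)(a-a')$, and $e_\alpha(x_\sigma+z)=\theta+\omega_\sigma+\epsilon z$ maps $x_\sigma+O$ bijectively onto the coset $\theta+\omega_\sigma+\epsilon O$. These cosets are pairwise disjoint, and their elements have absolute value $|\theta|$, since $|\omega_\sigma+\epsilon z|\le1<|\theta|$, whereas $|e_\alpha|<|\theta|$ on $X_n$. So $\psi_{a,a'}$ is injective on $X_{n+1}$.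

Let $\alpha<\alpha'$, and put $u=(a-a_\alpha)-(a'-a_{\alpha'})\in B(\delta)$. Then
\begin{equation}\label{eq:gap}
\psi_{a,a'}(x_\sigma+z)=\gamma^\sigma_\alpha-\gamma^\sigma_{\alpha'}+(\theta+\omega_\sigma)u+(\beta^\sigma_\alpha-\beta^\sigma_{\alpha'}+\epsilon u)z.
\end{equation}
The coefficient of $z$ has absolute value $|\beta^\sigma_\alpha-\beta^\sigma_{\alpha'}|$, because $|\epsilon u|\le|\epsilon|$ is smaller; so $\psi_{a,a'}$ is injective on $x_\sigma+O$. Moreover $|(\theta+\omega_\sigma)u|\le|\theta|\delta\le\rho'$; this is why $\delta$ was chosen after $\theta$. If $(\alpha,\alpha')$ is not the target of $\sigma$, the last two terms in \eqref{eq:gap} lie in $O\subset B(K')$, so $\psi_{a,a'}(x_\sigma+O)\subset W^\sigma_{\alpha\alpha'}$. If it is the target, then $\gamma^\sigma_\alpha-\gamma^\sigma_{\alpha'}\in C_\sigma$, the last two terms lie in $B(\rho')$, and the coefficient of $z$ has absolute value exactly $\rho'$, so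
\begin{equation}\label{eq:fillcol}
\psi_{a,a'}(x_\sigma+O)=C_\sigma=W^\sigma_{\alpha\alpha'}\qquad\text{for }(a,a')\in\alpha_\sigma\times\alpha'_\sigma.
\end{equation}
By Lemma~\ref{lem:gamma}, the sets $\psi_{a,a'}(x_\sigma+O)$ are pairwise disjoint, and away from the target they avoid $B(K')\supseteq\psi_{a,a'}(X_n)$. At the target, $C_\sigma$ avoids $G(a,a')=\psi_{a,a'}(X_n)$ by definition. This proves (S2) for $n+1$.

\emph{Surjectivity.} Let $a\in\alpha$ and $a'\in\alpha'$ be not $n$-close. Then $\alpha\times\alpha'\subset Z'$, so $\alpha\ne\alpha'$, and we may assume $\alpha<\alpha'$ since $B(q^n)=-B(q^n)$. Both $B(q^n)$ and $G(a,a')$ are unions of $\rho'$-balls, so $B(q^n)$ is covered by $G(a,a')$ and the balls $C_\sigma$ with target $(\alpha,\alpha')$. Now (E3) follows from \eqref{eq:fillcol}, and the proof of Proposition~\ref{prop:step} is complete.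

\section{The limit and the proof of Theorem~\ref{thm:main}}\label{sec:limit}

Starting from stage $0$, apply Proposition~\ref{prop:step} repeatedly. Let $A$ be the topological sum of all components that occur, let $X=\bigcup_nX_n\subset F$, and let $N:A\times X\to F$ be the common extension. We have $s_n\to0$ and $0=l_0<l_1<\cdots$. Hence $\bigcup_nV^{(n)}=V$, and since the components of the $V^{(n)}$ are disjoint open balls of $F$, the sum topology on $V$ is the usual one. So $A=A'\sqcup V$, where $A'$ is the sum of $A_0$ and all filling components $A^\tau$; it is non-empty, locally compact and Hausdorff. The sets $A_n\times X_n$ are open in $A\times X$ and cover it, so $N$ is continuous. We first prove (N1) and (N2) with $X$ as the set of columns, and then show that $X=F$.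

\emph{Condition (N1).} Injectivity follows from (S2), since any two rows and two columns occur in some stage. Let $c\in F$. For $x\neq x'$ choose $n$ with $x,x'\in X_n$, $|x-x'|>s_n$ and $|c|\le q^n$; then $c\in\varphi_{x,x'}(A_{n+1})$ by (E2). For $a\ne a'$ choose $n$ with $a,a'\in A_{n+1}$, $|c|\le q^n$, and $|a-a'|>q^{-n}$ in case $a,a'$ lie in the same component; then $c\in\psi_{a,a'}(X_{n+1})$ by (E3).

\emph{Condition (N2).} Let $\varphi_{x_0,x_0'}(a_0)=c_0$ with $x_0\ne x_0'$. Choose $n$ with $a_0\in A_n$ and $x_0,x_0'\in X_n$, and let $a_0\in\alpha\in\mathcal P_n$. For $x\neq x'$ in $X_n$ consider the element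
\[
a=a_0+\frac{c-\varphi_{x,x'}(a_0)}{e_\alpha(x)-e_\alpha(x')}\in F .
\]
It depends continuously on $(c,x,x')$ and equals $a_0$ at $(c_0,x_0,x_0')$, so near that point it lies in the open ball $\alpha$. There it satisfies $\varphi_{x,x'}(a)=c$ by \eqref{eq:phiaff}, and it is the only solution by (N1). For the second statement let $\psi_{a_0,a_0'}(x_0)=c_0$ with $a_0\neq a_0'$ in $A_n$ and $x_0\in X_n$, and let $\xi$ be the $s_n$-ball of $x_0$. For $a\ne a'$ in $A_n$ the element $x=x_0+(c-\psi_{a,a'}(x_0))/(d_\xi(a)-d_\xi(a'))$ depends continuously on $(c,a,a')$, lies in $\xi$ near $(c_0,a_0,a_0')$, and solves $\psi_{a,a'}(x)=c$ there by \eqref{eq:psiaff}.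

\emph{The columns exhaust $F$.} For fixed $a\neq a'$ the continuous map $\psi_{a,a'}:X\to F$ is onto, so $X$ is not compact. Hence $X$ is the union of infinitely many cosets of $O$. By (E4) the cosets are added in the order of the enumeration, so all of them occur, and $X=F$.

For the remaining two conditions, note that every $a\in V$ with $|a|>q^{l_k}$ lies in $V^{(n)}$ for some $n\ge k$, and then (S4) gives
\begin{equation}\label{eq:scale}
q^k/|a|<q^{k-l_n}\le q^{n-l_n}\le s_n .
\end{equation}

\emph{Condition (N3).} Choose $k$ with $x_0\in X_k$, $q^k\ge|c_0|$ and $q^{l_k}\ge R$. Let $T=\{c:|c-c_0|<|c_0|\}$, and let $S$ be a ball around $x_0$ of radius at most $1$ and less than $|c_0|q^{-l_k}$; then $S\subset X_k$. Let $x\ne x'$ in $S$ and $c\in T$, and try the classical solution $a=c/(x-x')$. As $|c|=|c_0|$, we have $|a|>q^{l_k}\geq R$, so $a\in V^{(n)}$ with $n\ge k$. By \eqref{eq:scale}, $|x-x'|=|c_0|/|a|\le q^k/|a|<s_n$. So (E1) gives $\varphi_{x,x'}(a)=a(x-x')=c$, and $a$ is the solution.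

\emph{Condition (N4).} The compact set $A''$ meets only finitely many components, and $N(a',x)+e$ is bounded on the compact set $A''\times(x_0+O)\times Q$. Choose $k$ such that $x_0\in X_k$, $A''\subset A_k$, the $s_k$-ball $S'$ around $x_0$ lies in $S$, and $|N(a',x)+e|\le q^k$ on that set. Let $R=q^{l_k}$, and let $a,x,a',e$ be as in (N4). Then $a\in V^{(n)}$ with $n\ge k$, so $a\notin A_k$ and $a\ne a'$. Let $\xi$ be the $s_n$-ball of $x$; then $\xi\subset S'\subset X_k\subset X_n$. For $w\in\xi$ we have $N(a,w)-N(a,x)=a(w-x)$ by (E1), and $N(a',w)=N(a',x)+d_\xi(a')(w-x)$ by \eqref{eq:local} for stage $n$. So for $w\in\xi$ equation \eqref{eq:N4} is equivalent to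
\[
w=x+\frac{N(a',x)+e}{a-d_\xi(a')} .
\]
By (S3), $|d_\xi(a')|\le q^{l_n}<|a|$, so the denominator has absolute value $|a|$, and the element $w$ defined by this formula satisfies $|w-x|\le q^k/|a|<s_n$ by \eqref{eq:scale}. Hence $w\in\xi\subset S$, and $w$ is the solution.

\emph{The space $A'$ is not compact.} Choose $n_0$ with $s_{n_0}<1$, and consider the columns $1,0\in X_0$. For $a\in V^{(n)}$ with $n\ge n_0$, the number $|\varphi_{1,0}(a)|$ is an even power of $q$ by (E1). On the compact set $V^{(0)}\cup\dots\cup V^{(n_0-1)}$ the function $\varphi_{1,0}$ is bounded. So no $c\in F$ whose absolute value is a sufficiently large odd power of $q$ lies in $\varphi_{1,0}(V)$. By (N1) every such $c$ lies in $\varphi_{1,0}(A')$. The continuous function $\varphi_{1,0}$ is therefore unbounded on $A'$, and $A'$ is not compact. This is the only place where the parity in (E1) is used.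

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The function $N:A\times F\to F$ is continuous and satisfies (N1)--(N4). Proposition~\ref{prop:plane} gives a topological affine plane with point space $F\times F$ and locally compact, non-discrete Hausdorff line space, in which the vertical translations are homeomorphisms taking lines to lines and every pencil is homeomorphic to $\Pi$. Since $A'$ is closed in $\Pi$ and not compact, $\Pi$ is not compact. By Lemma~\ref{lem:easy}, the plane has no compact projective completion.
\end{proof}

\begin{remark}
The failure can be seen on one sequence. Let $y_m\in F$ with $|y_m|=q^{2m+1}$, and let $a_m$ be the slope of the line joining $(0,0)$ and $(1,y_m)$, so that $\varphi_{1,0}(a_m)=y_m$. For large $m$ we have $a_m\in A'$. The sequence $(a_m)$ has no accumulation point in $A'$, since $\varphi_{1,0}$ is continuous and $|y_m|\to\infty$, and none in $V\cup\{\infty\}$, since $A'$ is closed in $\Pi$. So the points $(1,y_m)$ leave every compact subset of $v_1$, but the lines joining them to the origin do not approach $v_0$ or any other line.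
\end{remark}

\begin{remark}
The line space of this plane is totally disconnected, like its point space. Indeed, both charts in the proof of Proposition~\ref{prop:plane} have a base of compact open sets, because $F$, $A$ and $\Pi$ do, and compact subsets of the Hausdorff space $\mathcal L$ are closed.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Book}
A printed mathematics book, in which the problem is posed; Corollary~43.7.

\bibitem{Gr}
Grundh\"ofer, theorem on compact projective completions of topological affine planes.

\end{thebibliography}
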